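\title{A commutative radical Banach algebra with $a\in[a^2\mathcal R]^-$ and no continuous semigroup}

\begin{abstract}
We construct a separable commutative radical Banach algebra $\mathcal R$ that contains a nonzero element $a$ with $a\mathcal R$ and $a^2\mathcal R$ dense, but contains no nonzero continuous semigroup $(a^t)_{t>0}$. The elements of $\mathcal R$ are holomorphic functions on a chain of disks with values in a weighted convolution algebra. Truncated Laplace transforms serve as approximate characters. Along a bounded semigroup they have winding number zero wherever they are not very small, and a harmonic-measure estimate then carries smallness from infinity back along the chain. Every semigroup in $\mathcal R$ that is bounded on an interval of indices vanishes, although $\mathcal R$ contains nonzero semigroups over the positive rationals.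
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{CRBA} is a commutative radical Banach algebra over $\mathbb C$: a commutative Banach algebra $\mathcal R$ in which every element $x$ is \emph{quasinilpotent}, that is, $\lim_{n\to\infty}\|x^n\|^{1/n}=0$. We use two standard facts.

\begin{enumerate}
\item[(F1)] In a commutative Banach algebra the spectral radius $\lim\|x^n\|^{1/n}$ is subadditive, submultiplicative and at most $\|x\|$. Hence the quasinilpotent elements form a closed subalgebra.
\item[(F2)] Let $\mathcal R^\#=\mathbb C1\oplus\mathcal R$ be the unitization of a CRBA $\mathcal R$; it contains $\mathcal R$ as an ideal. If $\lambda\ne0$ and $x\in\mathcal R$, then $\lambda+x$ is invertible in $\mathcal R^\#$, with inverse $\lambda^{-1}\sum_{n\ge0}(-x/\lambda)^n$; the series converges by the root test.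
\end{enumerate}

By (F2) a CRBA has no character (nonzero homomorphism $\chi$ to $\mathbb C$): if $\chi(x)\neq0$, the extension of $\chi$ to $\mathcal R^\#$ would vanish at the invertible element $\chi(x)-x$. The Gelfand transform therefore cannot tell such algebras apart, and one may ask instead how divisible their elements are. Write $[E]^-$ for the norm closure of a set $E$. By a \emph{semigroup} over $I=(0,\infty)$ or $I=\mathbb Q_{>0}$ we mean a family $(w_t)_{t\in I}$ with $w_{s+t}=w_sw_t$ for all $s,t\in I$; it is \emph{nonzero} if some $w_t$ is nonzero. We compare two classes of infinite-dimensional CRBAs.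

\begin{itemize}
\item $\mathcal R$ is in \emph{Class V} if there is $a\in\mathcal R$, $a\neq0$, with $a\in[a^2\mathcal R]^-$.
\item $\mathcal R$ is in \emph{Class VI} if it contains a nonzero semigroup $(a^t)_{t>0}$ such that $t\mapsto a^t$ is norm continuous on $(0,\infty)$. No bound on $\|a^t\|$ as $t\to0^+$ is assumed.
\end{itemize}

The first condition says that $a$ is approximately divisible by its own square. The closure cannot be omitted: if $a=a^2x$, then $a(1-ax)=0$, and $a=0$ by (F2). In finite dimension $a^2\mathcal R$ is closed, so
\begin{equation}\label{eq:infdim}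
\text{a CRBA with an element } 0\ne a\in[a^2\mathcal R]^- \text{ is infinite-dimensional.}
\end{equation}
The second condition asks for exact roots of all orders, $a^t=(a^{t/N})^N$, that depend continuously on the exponent.

\begin{example}\label{ex:A}
Let $A=L^1(\mathbb R_+,e^{-y^2}dy)$ with the norm $\|f\|_A=\int_0^\infty|f(y)|e^{-y^2}dy$ and the convolution product $(fg)(y)=\int_0^yf(y-x)g(x)\,dx$. Since $(x+x')^2\ge x^2+x'^2$ for $x,x'\ge0$, we have $\|fg\|_A\le\|f\|_A\|g\|_A$, and $A$ is a commutative Banach algebra. If $f$ vanishes on $[0,\epsilon]$, then the inequality $(x_1+\dots+x_n)^2\ge x_1^2+\dots+x_n^2+n(n-1)\epsilon^2$ for $x_1,\dots,x_n\ge\epsilon$ gives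
\begin{equation}\label{eq:power}
\|f^n\|_A\le\|f\|_A^n\,e^{-n(n-1)\epsilon^2}.
\end{equation}
Such $f$ are quasinilpotent and dense, so $A$ is a CRBA by (F1). The functions $a^t(y)=y^{t-1}/\Gamma(t)$ form a semigroup by the beta integral, and $t\mapsto a^t$ is continuous by dominated convergence. Thus $A$ is in Class VI.
\end{example}

Every algebra in Class VI is in Class V (Corollary~\ref{cor:VIinV}). The problem treated here is the converse.

\medskip
\noindent\textbf{Question.} \emph{Does there exist an infinite-dimensional CRBA that belongs to Class V and not to Class VI?}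
\medskip

There is a reason to guess that the two classes coincide. Every algebra in Class V contains a nonzero semigroup over $\mathbb Q_{>0}$ (Theorem~\ref{thm:supp}(b) below). It is built by successive approximation with much freedom at each step, and one might hope to use this freedom to obtain continuity. This hope fails: the answer to the question is yes.

\begin{theorem}\label{thm:main}
There is a separable infinite-dimensional CRBA $\mathcal R$ such that
\begin{enumerate}
\item[(i)] there is $a\in\mathcal R$, $a\ne0$, with $[a\mathcal R]^-=[a^2\mathcal R]^-=\mathcal R$;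
\item[(ii)] if $(g_r)_{r\in\mathbb Q_{>0}}$ is a semigroup in $\mathcal R$ with $\sup_{r\in\mathbb Q\cap[1,2]}\|g_r\|<\infty$, then $g_1=0$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:answer}
The algebra $\mathcal R$ belongs to Class V and not to Class VI.
\end{corollary}

\begin{proof}
Part (i) gives Class V. Let $(a^t)_{t>0}$ be a continuous semigroup in $\mathcal R$, let $\tau>0$, and put $g_r=a^{\tau r}$ for $r\in\mathbb Q_{>0}$. By continuity $\|a^t\|$ is bounded on $[\tau,2\tau]$, so (ii) gives $a^\tau=g_1=0$.
\end{proof}

The second theorem is not needed for the answer. It shows that the property which fails in $\mathcal R$ is local boundedness rather than continuity.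

\begin{theorem}\label{thm:supp}
Let $\mathcal R$ be the algebra constructed in Section~\ref{sec:algebra}.
\begin{enumerate}
\item[(a)] Every semigroup in $\mathcal R$ over $(0,\infty)$ or over $\mathbb Q_{>0}$, with no continuity assumed, that is bounded on the indices in some interval $(\alpha,\beta)$, $0<\alpha<\beta$, vanishes identically. In particular, every semigroup $(w_t)_{t>0}$ in $\mathcal R$ with $t\mapsto\|w_t\|$ Lebesgue measurable is zero.
\item[(b)] The boundedness hypothesis cannot be dropped: every algebra in Class V, in particular $\mathcal R$, contains a nonzero semigroup over $\mathbb Q_{>0}$.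
\end{enumerate}
\end{theorem}

Section~\ref{sec:general} contains two constructions valid in any CRBA: a criterion for Class V and the proof of Theorem~\ref{thm:supp}(b). Section~\ref{sec:model} shows the obstruction to semigroups in a scalar model, where it reduces to Harnack's inequality. The algebra $\mathcal R$ is defined, and part (i) proved, in Section~\ref{sec:algebra}. Sections~\ref{sec:winding}--\ref{sec:end} prove part (ii), and Section~\ref{sec:bounded} proves Theorem~\ref{thm:supp}(a).

\section{Dense principal ideals and rational semigroups}\label{sec:general}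

The members $a^{1/j}$ of a continuous semigroup act as an approximate identity on the semigroup itself: $a^ta^{1/j}\to a^t$. The approximate identity need not be bounded. This property alone yields Class V.

\begin{lemma}\label{lem:classV}
Let $\mathcal S\ne0$ be a CRBA generated, as a closed algebra, by a sequence $e_0,e_1,\dots$ such that $e_ie_j\to e_i$ as $j\to\infty$ for each $i$. Then there is $a\in\mathcal S$, $a\ne0$, with $[a\mathcal S]^-=[a^2\mathcal S]^-=\mathcal S$.
\end{lemma}

If $b\in\mathcal S^\#$ is invertible, the ideal $e_jb\,\mathcal S=e_j\mathcal S$ contains $e_ie_j$, which is close to $e_i$ for large $j$. So we look for an $a$ that is close to $e_jb$ for infinitely many $j$. The inverses $b^{-1}$ may have very large norm, and each later correction must be small compared with all the inverses used before.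

\begin{proof}
We construct $a_n=e_{j_n}b_n$ with $b_n\in\mathcal S^\#$ invertible, and elements $v_{i,n}\in\mathcal S$ for $0\le i<n$, $n\ge2$. Start with $j_1=0$, $b_1=1$. Suppose the construction is done up to stage $n$. Choose $\epsilon_{n+1}\in(0,2^{-n-1}]$ with
\[
\epsilon_{n+1}\|v_{i,m}\|\le 2^{-n-1}/m\qquad(0\le i<m,\ 2\le m\le n).
\]
Since $a_ne_j-a_n=(e_{j_n}e_j-e_{j_n})b_n\to0$ as $j\to\infty$, there is an index $j_{n+1}$ with $\|a_ne_{j_{n+1}}-a_n\|\le\epsilon_{n+1}/2$ and $\|e_ie_{j_{n+1}}-e_i\|\le1/(n+1)$ for $i\le n$. Choose $\lambda>0$ with $\lambda\|e_{j_{n+1}}\|\le\epsilon_{n+1}/2$ and put $b_{n+1}=\lambda+a_n$. This element is invertible by (F2); here radicality is used. Put $a_{n+1}=e_{j_{n+1}}b_{n+1}$ and $v_{i,n+1}=e_ib_{n+1}^{-1}\in\mathcal S$ for $i\le n$. Then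
\[
a_{n+1}-a_n=(a_ne_{j_{n+1}}-a_n)+\lambda e_{j_{n+1}},\qquad a_{n+1}v_{i,n+1}=e_ie_{j_{n+1}},
\]
so $\|a_{n+1}-a_n\|\le\epsilon_{n+1}$ and $\|e_i-a_{n+1}v_{i,n+1}\|\le1/(n+1)$.

The limit $a=\lim a_n$ exists, and $\|a-a_n\|\le\sum_{k>n}\epsilon_k$. For $n>i$, $n\ge2$,
\[
\|e_i-av_{i,n}\|\le\frac1n+\sum_{k>n}\epsilon_k\|v_{i,n}\|\le\frac1n+\frac1n\sum_{k>n}2^{-k}\le\frac2n .
\]
Thus the closed ideal $[a\mathcal S]^-$ contains every $e_i$, so it equals $\mathcal S$, and $a\ne0$. By continuity of multiplication, $[a^2\mathcal S]^-\supset a[a\mathcal S]^-=a\mathcal S$, and taking closures gives $[a^2\mathcal S]^-=\mathcal S$.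
\end{proof}

\begin{corollary}\label{cor:VIinV}
Class VI is contained in Class V.
\end{corollary}

\begin{proof}
Let $(a^t)_{t>0}$ be a nonzero continuous semigroup in a CRBA $\mathcal T$, put $e_j=a^{1/(j+1)}$, and let $\mathcal S$ be the closed subalgebra generated by the $e_j$. Continuity gives $e_ie_j\to e_i$. If $a^t\ne0$ and $1/(j+1)<t$, then $e_j$ divides $a^t$, so $e_j\neq0$. Lemma~\ref{lem:classV} gives $c\ne0$ with $c\in[c^2\mathcal S]^-\subset[c^2\mathcal T]^-$.
\end{proof}

In the opposite direction, Class V supplies approximate roots, and a Cauchy construction turns them into exact ones.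

\begin{proof}[Proof of Theorem~\ref{thm:supp}(b)]
Let $\mathcal S$ be in Class V, with $0\ne a\in[a^2\mathcal S]^-$.

\emph{Reduction to a dense principal ideal.} The closed ideal $\mathcal I=[a\mathcal S]^-$ is a CRBA, and it contains $a$ because $a^2\mathcal S\subset a\mathcal S$. Let $\mathcal G=\{x\in\mathcal I:[x\mathcal I]^-=\mathcal I\}$. The set $[a\mathcal I]^-$ is a closed ideal of $\mathcal S$ containing $[a^2\mathcal S]^-\ni a$, so it contains $[a\mathcal S]^-=\mathcal I$. Thus $a\in\mathcal G$. If $y\in\mathcal G$, then $y^m\in\mathcal G$ for all $m\ge1$, by induction: $[y^{m+1}\mathcal I]^-\supset y[y^m\mathcal I]^-=y\mathcal I$. Also $yh\in\mathcal G$ for every invertible $h\in\mathcal I^\#$, since $h\mathcal I=\mathcal I$.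

\emph{Approximate roots.} Let $x\in\mathcal I$, $m\ge1$, $\epsilon>0$. As $a^m\in\mathcal G$, there are $r\in\mathcal I$ and then a small $\lambda>0$ with $\|a^m(\lambda+r)-x\|<\epsilon$. The series $h=\lambda^{1/m}\sum_{k\ge0}\binom{1/m}{k}(r/\lambda)^k$ converges absolutely, because the binomial coefficients are bounded by $1$ and $r/\lambda$ is quasinilpotent. Multiplying series gives $h^m=\lambda+r$, and $h$ is invertible by (F2). So $y=ah\in\mathcal G$ satisfies $\|y^m-x\|<\epsilon$.

\emph{Exact roots.} Put $c_1=a$. Given $c_n\in\mathcal I$, choose $c_{n+1}\in\mathcal I$ with $c_{n+1}^{\,n+1}$ so close to $c_n$ that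
\[
\bigl\|c_{n+1}^{(n+1)!/k!}-c_n^{n!/k!}\bigr\|\le2^{-n-1}\|a\|\qquad(1\le k\le n);
\]
this is possible because $c_{n+1}^{(n+1)!/k!}=(c_{n+1}^{\,n+1})^{n!/k!}$ and power maps are continuous. Then $b_k=\lim_{n}c_n^{n!/k!}$ exists for each $k$. We have $b_{k+1}^{k+1}=\lim_nc_n^{(k+1)\,n!/(k+1)!}=b_k$, and $\|b_1-a\|\le\sum_{n\ge1}2^{-n-1}\|a\|=\frac12\|a\|$, so $b_1\ne0$. Put $w_{k/n!}=b_n^k$ for $k,n\ge1$. Every positive rational has this form, the definition is consistent because $b_{n+1}^{k(n+1)}=b_n^k$, and passing to a common denominator gives $w_{r+r'}=w_rw_{r'}$. Finally $w_1=b_1\ne0$.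
\end{proof}

Nothing in this construction controls $\|b_n^k\|$ for $k/n!$ in a fixed interval. By Theorem~\ref{thm:supp}(a), no such control is possible in general.

\section{A chain of disks and a scalar model}\label{sec:model}

We need an algebra that has a sequence as in Lemma~\ref{lem:classV} and an obstruction to semigroups. The simplest obstruction to roots is a zero of a holomorphic function: $z$ has no square root near $0$. We first build a scalar algebra in which the zeros cannot be avoided.

Let $\rho_i=25^{\,i+1}$, let $D_i=\{i\}\times\{z\in\mathbb C:|z|\le\rho_i\}$ for $i=0,1,2,\dots$, and let $X=\bigcup_iD_i$. For a commutative Banach algebra $E$, let $\mathcal B(E)$ be the set of functions $F:X\to E$ such that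
\begin{enumerate}
\item[(C1)] for each $i$, $z\mapsto F(i,z)$ is continuous on $|z|\le\rho_i$ and holomorphic on $|z|<\rho_i$;
\item[(C2)] $F(i,0)=F(i+1,1)$ for each $i$;
\item[(C3)] $\sup_{|z|\le\rho_k}\|F(k,z)\|\to0$ as $k\to\infty$.
\end{enumerate}
Holomorphic means complex differentiable in norm; then $\ell\circ F(i,\cdot)$ is holomorphic for every bounded linear functional $\ell$ on $E$. Such $F$ are bounded, and the three conditions persist under sums, pointwise products and uniform limits (for holomorphy by Cauchy's formula, as in the scalar case). So $\mathcal B(E)$ is a commutative Banach algebra under the supremum norm. Condition (C2) glues the disks into a chain (Figure~\ref{fig:chain}), and (C3) says that $F$ vanishes at the far end.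

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]
\draw (0,0) circle (0.9); \draw (2.9,0) circle (1.4); \draw (6.9,0) circle (2);
\foreach \x in {0,2.9,6.9}{
  \fill (\x,0) circle (1.6pt) node[below] {$0$};
  \fill (\x+0.45,0) circle (1.6pt) node[below] {$1$};}
\draw[dashed] (0,0) to[bend left=40] (3.35,0);
\draw[dashed] (2.9,0) to[bend left=35] (7.35,0);
\draw[dashed] (6.9,0) to[bend left=25] (10,0.75);
\node at (10.5,0) {$\cdots$};
\node at (0,-1.3) {$D_0$}; \node at (2.9,-1.8) {$D_1$}; \node at (6.9,-2.4) {$D_2$};
\end{tikzpicture}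
\caption{The chain of disks $D_i$ of radius $25^{\,i+1}$ (not to scale). A dashed arc joins the center of $D_i$ to the point $1$ of $D_{i+1}$; all functions considered take the same value at these two points.}\label{fig:chain}
\end{figure}

For $j\ge0$ define $p_j:X\to\mathbb C$ by
\[
p_j(i,z)=\begin{cases}1,&i<j,\\ z,&i=j,\\ 0,&i>j.\end{cases}
\]
Both $p_j(i,0)$ and $p_j(i+1,1)$ equal $1$ if $i<j$ and $0$ if $i\ge j$, so $p_j\in\mathcal B(\mathbb C)$. Moreover $\|p_j\|=\rho_j$, and
\begin{equation}\label{eq:pp}
p_ip_j=p_i\qquad(j>i),
\end{equation}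
because $p_j=1$ on $D_0,\dots,D_i$ and $p_i=0$ on the remaining disks. The function $p_j$ passes from the value $1$ to the value $0$ through a simple zero at the center of $D_j$. The following proposition shows that a nonzero function cannot descend to $0$ along the chain without isolated zeros.

\begin{proposition}\label{prop:model}
Let $g\in\mathcal B(\mathbb C)$, and suppose that on each open disk $|z|<\rho_i$ the function $g(i,\cdot)$ is either identically zero or zero-free. Then $g=0$.
\end{proposition}

\begin{proof}
Suppose $g(i,\cdot)\not\equiv0$. Then $g(i+1,1)=g(i,0)\ne0$, and by induction $g(k,\cdot)$ is zero-free on $|z|<\rho_k$ for all $k\ge i$. With $M=\|g\|$, the function $h_k=\log(M/|g(k,\cdot)|)$ is harmonic and nonnegative on $|z|<\rho_k$. Harnack's inequality gives $h_k(1)\ge\kappa_kh_k(0)$ with $\kappa_k=(\rho_k-1)/(\rho_k+1)$, and (C2) gives $h_{k-1}(0)=h_k(1)$. Hence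
\[
h_i(0)\ge\kappa_{i+1}\cdots\kappa_k\,h_k(0)\ge\kappa\,h_k(0),\qquad\kappa=\prod_{k\ge0}\kappa_k .
\]
Here $\kappa>0$ because $\sum1/\rho_k<\infty$, and $h_k(0)\to\infty$ by (C3). This contradicts $h_i(0)<\infty$.
\end{proof}

If $g\in\mathcal B(\mathbb C)$ has an $N$-th root for every $N$, then the order of a zero of finite order of $g(i,\cdot)$ is divisible by every $N$, which is impossible. So the proposition applies, and $\mathcal B(\mathbb C)$ contains no nonzero semigroup, even over $\mathbb Q_{>0}$.

\begin{remark}\label{rem:radii}
The growth of the radii is essential. If all $\rho_i$ are replaced by $2$, the functions $F_t(i,z)=\exp(t(z-i-1))$ satisfy (C1)--(C3), since $|F_t(i,z)|\le e^{t(1-i)}$. They form a nonzero semigroup, continuous because $|\partial_tF_t(i,z)|\le(i+3)e^{t(1-i)}$ is bounded for $t$ in compact subsets of $(0,\infty)$.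
\end{remark}

The model has too many characters. It is not radical, so Lemma~\ref{lem:classV} does not apply in spite of \eqref{eq:pp}, and its conclusion fails: if $a\in[a^2\mathcal B(\mathbb C)]^-$ had a zero of finite order $m$ inside a disk, then all elements of $a^2\mathcal B(\mathbb C)$ and their uniform limits would vanish there to order $2m$, which is absurd for $a$; so $a=0$ by Proposition~\ref{prop:model}. We repair this by multiplying $p_j$ by a quasinilpotent element $u_j$ of the algebra $A$ of Example~\ref{ex:A}. The repair destroys all characters, and by Theorem~\ref{thm:supp}(b) it creates nonzero elements with roots of all orders. The argument above survives only in quantitative form, with four replacements: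
\begin{itemize}
\item point evaluations become truncated Laplace transforms, multiplicative up to a small error (Lemma~\ref{lem:mult});
\item ``zero-free'' becomes ``winding number zero along curves where the function is not small'' (Lemma~\ref{lem:wind});
\item Harnack's inequality becomes a harmonic-measure estimate (Proposition~\ref{prop:harnack});
\item the contradiction $h_i(0)=\infty$ becomes exponential decay of a Laplace transform, which forces vanishing on an interval (Lemma~\ref{lem:support}).
\end{itemize}

\section{The algebra $\mathcal R$}\label{sec:algebra}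

For $j\ge0$ let $\eta_j=2^{-j}$ and let $u_j=(2/\eta_j)\,1_{[\eta_j/2,\,\eta_j]}\in A$, the indicator function normalized to have integral $1$. Then $\|u_j\|_A\le1$. The product $u_iu_j$ is an average of translates of $u_i$ by $t\in[\eta_j/2,\eta_j]$, and a translation by $t$ moves $u_i$ by at most $2t\cdot2/\eta_i$ in $L^1(\mathbb R_+)$. Therefore
\begin{equation}\label{eq:uu}
\|u_iu_j-u_i\|_A\le\|u_iu_j-u_i\|_{L^1}\le4\eta_j/\eta_i\to0\qquad(j\to\infty).
\end{equation}
Define $e_j\in\mathcal B(A)$ by $e_j(x)=p_j(x)u_j$; thus $e_j$ equals $u_j$ on $D_i$ for $i<j$, equals $zu_j$ on $D_j$, and vanishes on $D_i$ for $i>j$. Let $\mathcal R$ be the closed subalgebra of $\mathcal B(A)$ generated by $e_0,e_1,\dots$. Every $F\in\mathcal R$ satisfies (C1)--(C3).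

\begin{proposition}\label{prop:R}
The algebra $\mathcal R$ is a separable infinite-dimensional CRBA and satisfies Theorem~\ref{thm:main}(i).
\end{proposition}

\begin{proof}
Polynomials in the $e_j$ without constant term and with coefficients in $\mathbb Q+i\mathbb Q$ are dense, so $\mathcal R$ is separable. By \eqref{eq:power}, $\|e_j^n\|\le\rho_j^n\,e^{-n(n-1)\eta_j^2/4}$, so each $e_j$ is quasinilpotent, and $\mathcal R$ is radical by (F1). For $j>i$, \eqref{eq:pp} gives $(e_ie_j-e_i)(x)=p_i(x)(u_iu_j-u_i)$, so $\|e_ie_j-e_i\|\le4\rho_i\eta_j/\eta_i\to0$ as $j\to\infty$ by \eqref{eq:uu}. Since $e_0\ne0$, Lemma~\ref{lem:classV} gives (i), and $\dim\mathcal R=\infty$ by \eqref{eq:infdim}.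
\end{proof}

\section{Approximate characters and winding numbers}\label{sec:winding}

We turn to Theorem~\ref{thm:main}(ii). Let $(g_r)_{r\in\mathbb Q_{>0}}$ be a semigroup in $\mathcal R$ that is bounded on $J=\mathbb Q\cap[1,2]$.

The Laplace transform $f\mapsto\int_0^\infty f(y)e^{-sy}dy$ turns convolution into multiplication, but the integral need not converge for $f\in A$. Truncating it at $T$ gives a bounded functional. The truncation spoils multiplicativity only through the part of a convolution product that lies beyond $T$, where the kernel $e^{-sy}$ is at most $e^{-sT}$. Fix $T>0$ and put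
\[
M=\max\Bigl(1,\ e^{T^2}\sup_{r\in J}\|g_r\|\Bigr),\qquad s_0=\frac{4\log2}{T}.
\]
Fix $s\ge s_0$ and put
\[
q=e^{-sT},\qquad\delta=2Mq^{1/4},\qquad L(f)=\int_0^Tf(y)e^{-sy}dy\quad(f\in A).
\]
Then $q\le1/16$, so $0<\delta\le M$. Note that $M$ depends on $T$ but not on $s$. Since
\begin{equation}\label{eq:L1}
|L(f)|\le\int_0^T|f(y)|\,dy\le e^{T^2}\|f\|_A,
\end{equation}
$L$ is a bounded linear functional. For $r\in\mathbb Q_{>0}$ and $x\in X$ put $G_r(x)=L(g_r(x))$. Then $G_r\in\mathcal B(\mathbb C)$, and $|G_r|\le M$ for $r\in J$.

\begin{lemma}\label{lem:mult}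
For $r_1,\dots,r_k\in J$ we have $|G_{r_1}\cdots G_{r_k}-G_{r_1+\dots+r_k}|\le M^kq$ on $X$.
\end{lemma}

\begin{proof}
Fix $x\in X$. Let $f_l=g_{r_l}(x)$ and $f_l^T=f_l1_{[0,T]}$, so that $\|f_l^T\|_{L^1}\le M$ by \eqref{eq:L1}. Let $h=f_1^T\cdots f_k^T$ be the convolution product. By Fubini's theorem, $\prod_lL(f_l)=\int_0^\infty h(y)e^{-sy}dy$. The value of a convolution at $y$ depends only on the factors on $[0,y]$, so on $[0,T]$ the function $h$ agrees almost everywhere with $f_1\cdots f_k=g_{r_1+\dots+r_k}(x)$. Hence the difference in the statement equals $\int_T^\infty h(y)e^{-sy}dy$, of modulus at most $e^{-sT}\|h\|_{L^1}\le qM^k$.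
\end{proof}

Let $\gamma$ be a closed piecewise smooth curve and $f$ a function holomorphic near $\gamma$ without zeros on $\gamma$. The \emph{winding number} of $f$ along $\gamma$ is the index of $f\circ\gamma$ about $0$, the integer $\frac1{2\pi i}\int_\gamma f'/f\,dz$. It is additive under products. If $|f-g|<|g|$ on $\gamma$, then $f$ and $g$ have the same winding number, because $f/g$ takes values in the disk $|w-1|<1$.

\begin{definition}\label{def:nowind}
Let $G$ be holomorphic on $|z|<\rho$ and let $\delta>0$. We say that $G$ \emph{does not wind above level $\delta$} if its winding number is $0$ along every closed piecewise smooth curve in $|z|<\rho$ on which $|G|>\delta$.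
\end{definition}

The property passes to smaller disks and higher levels. A zero-free function $G=e^\varphi$ has it at every level, while $G(z)=z$ winds above every level $\delta<\rho$.

Let $n(r)$ be the winding number of $G_r$ along a curve. If $L$ were a character, $n$ would be additive and $n(1)=Nn(1/N)$ for all $N$ would give $n(1)=0$. We cannot argue this way: we have no bound for $g_{1/N}$, and the error $M^Nq$ for a product of $N$ factors would be too large. The proof below uses only indices in $J$ and at most four factors. It treats $c\mapsto n(1+c)-n(1)$ as a substitute for $n(c)$. One more difficulty is that the hypothesis bounds only $G_1$ from below; the exponent $1/4$ in $\delta$ is chosen so that a lower bound for all $G_r$ follows.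

\begin{lemma}\label{lem:wind}
For each $i$, the function $G_1(i,\cdot)$ does not wind above level $\delta$.
\end{lemma}

\begin{proof}
Let $\gamma$ be a closed piecewise smooth curve in $|z|<\rho_i$ on which $|G_1|>\delta$, where we write $G_r$ for $G_r(i,\cdot)$. All inequalities below hold on $\gamma$.

\emph{Lower bound.} Let $c\in\mathbb Q\cap[0,1]$. The lists $1,1,1,1$ and $1+c,\,1,\,2-c$ have entries in $J$ and sum $4$. By Lemma~\ref{lem:mult}, $G_1^4$ and $G_{1+c}G_1G_{2-c}$ lie within $M^4q$ and $M^3q\le M^4q$ of $G_4$. Since $|G_1|^4>\delta^4=16M^4q$ and $|G_{2-c}|\le M$,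
\[
M|G_1G_{1+c}|\ge|G_{1+c}G_1G_{2-c}|>16M^4q-2M^4q=14M^4q,
\]
and therefore
\begin{equation}\label{eq:lower}
|G_1G_{1+c}|>14M^3q>2M^2q .
\end{equation}
In particular $G_r$ has no zero on $\gamma$ for $r\in J$; let $n(r)\in\mathbb Z$ be its winding number along $\gamma$.

\emph{Additivity.} Let $c,c',c+c'\in\mathbb Q\cap[0,1]$. Both $G_{1+c}G_{1+c'}$ and $G_1G_{1+c+c'}$ lie within $M^2q$ of $G_{2+c+c'}$, so by \eqref{eq:lower}
\[
|G_{1+c}G_{1+c'}-G_1G_{1+c+c'}|\le2M^2q<|G_1G_{1+c+c'}| .
\]
Hence $n(1+c)+n(1+c')=n(1)+n(1+c+c')$, that is, $m(c)=n(1+c)-n(1)$ satisfies $m(c+c')=m(c)+m(c')$. By induction $m(k/N)=k\,m(1/N)$ for $1\le k\le N$. So the integer $m(1)$ is divisible by every $N$, and $m(1)=0$: we have $n(2)=n(1)$.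

\emph{Doubling.} By Lemma~\ref{lem:mult}, $|G_1^2-G_2|\le M^2q<4M^2q^{1/2}=\delta^2<|G_1^2|$, so $n(2)=2n(1)$. Together, $n(1)=0$.
\end{proof}

\begin{remark}\label{rem:bounded}
This is the point where boundedness on $J$ matters. For an arbitrary rational semigroup and fixed $N$, let $M_N$ be defined like $M$ with the finitely many indices $1+k/N$, $0\le k\le N$. The proof then shows only that $N$ divides $n(1)$ along curves where $|G_1|>2M_Nq^{1/4}$, and these levels may tend to infinity with $N$.
\end{remark}

\section{A substitute for Harnack's inequality}\label{sec:harnack}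

Lemma~\ref{lem:wind} says nothing about the set where $|G_1|\le\delta$. The function may have zeros there, so $\log(M/|G_1|)$ need not be harmonic. What remains true is that a region of smallness cannot be an island: it reaches the boundary of the disk. This section is independent of the algebra $\mathcal R$.

\begin{lemma}\label{lem:island}
Let $G$ be continuous on $|z|\le\rho$ and holomorphic on $B=\{|z|<\rho\}$. Let $\lambda>0$, and suppose that $|G(0)|\le\lambda$ and that $G$ does not wind above level $\lambda$. Then the connected component $K$ of $0$ in $S=\{|z|\le\rho:|G(z)|\le\lambda\}$ meets the circle $|z|=\rho$.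
\end{lemma}

The idea is to surround an island by curves on which $|G|>\lambda$. The winding number counts the zeros on the island, and the minimum principle says that there is one.

\begin{proof}
Suppose that $K$ does not meet $C=S\cap\{|z|=\rho\}$.

\emph{Isolating the island.} In a compact Hausdorff space the component of a point is the intersection of the clopen sets containing that point. So each point of $C$ lies outside some relatively clopen subset of $S$ containing $0$. The complements of these sets cover the compact set $C$; intersecting the finitely many sets that belong to a finite subcover (or taking $S$ itself if $C=\emptyset$) gives a relatively clopen $S_1\subset S$ with $0\in S_1\subset B$. Both $S_1$ and $S\setminus S_1$ are compact. The set $\Omega=B\setminus(S\setminus S_1)$ is open, contains $S_1$, and $\Omega\setminus S_1=B\setminus S$.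

\emph{A cycle around it.} By \cite[Thm.~13.5]{Rudin} there is a cycle $\Gamma$ of finitely many closed polygons in $\Omega\setminus S_1$ such that
\[
f(z)=\frac1{2\pi i}\int_\Gamma\frac{f(\zeta)}{\zeta-z}\,d\zeta
\]
for all $z\in S_1$ and all $f$ holomorphic on $\Omega$. The choice $f=1$ gives $\mathrm{Ind}_\Gamma(z)=1$ for $z\in S_1$; in particular $\Gamma$ is nonempty. For $w\notin\Omega$, the choice $f(\zeta)=\zeta/(\zeta-w)$ and $z=0$ gives $\mathrm{Ind}_\Gamma(w)=0$.

\emph{No zeros.} On $\Gamma\subset B\setminus S$ we have $|G|>\lambda\geq|G(0)|$, so $G$ is not constant on $B$. Its zeros in $\Omega$ lie in $S\cap\Omega=S_1$, a compact subset of $B$, so they are finite in number, and each has index $1$. As $\Gamma$ has index $0$ about every point outside $\Omega$, the argument principle says that $\frac1{2\pi i}\int_\Gamma G'/G\,dz$ is the number of these zeros, counted with multiplicity. By hypothesis each polygon of $\Gamma$ contributes $0$. So $G$ has no zero in $S_1$.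

\emph{Contradiction.} Let $|G|$ attain its minimum over $S_1$ at $z_1$; then $0<|G(z_1)|\le\lambda$. On $\Omega\setminus S_1=B\setminus S$ we have $|G|>\lambda$. So $|G|\ge|G(z_1)|>0$ on the neighborhood $\Omega$ of $z_1$, and the maximum principle applied to $1/G$ makes $G$ constant near $z_1$, hence on $B$.
\end{proof}

Next we show that a bounded subharmonic function vanishing on such a set $K$ loses a fixed fraction of its bound on a smaller disk. Recall that a continuous real function $V$ on an open set is \emph{subharmonic} if every point $\zeta_1$ has $V(\zeta_1)\le\frac1{2\pi}\int_0^{2\pi}V(\zeta_1+\epsilon e^{i\theta})\,d\theta$ for all small $\epsilon>0$. We use three facts. For holomorphic $G$ and $\lambda>0$, the function $\max(0,\log(|G|/\lambda))$ is subharmonic. A subharmonic function composed with a holomorphic map is subharmonic. On a closed disk $|\zeta|\le R$ in its domain, a subharmonic function is at most the Poisson integral of its boundary values, and the Poisson kernel at $\zeta_0$ is at most $(R+|\zeta_0|)/(R-|\zeta_0|)$.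

\begin{lemma}\label{lem:measure}
Let $K\subset\{|z|\le\rho\}$ be compact and connected, with $0\in K$ and $K\cap\{|z|=\rho\}\ne\emptyset$. Let $v:\{|z|\le\rho\}\to[0,b]$ be continuous, subharmonic on $|z|<\rho$, and zero on $K$. Then $v(z)\le\frac34b$ for $|z|\le\rho/25$.
\end{lemma}

The set $K$ may be very irregular and may meet each circle in a single point, so averaging $v$ over circles gains nothing. But $K$ is a branch cut for $\sqrt z$. In the variable $\zeta=\sqrt z$ the complement of $K$ appears twice, and if we keep $v$ on one copy only, the average over circles is halved.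

\begin{proof}
Let $U=\{|z|<\rho\}\setminus K$ and $E=K\cup\{|z|\ge\rho\}$. The set $E$ is connected and unbounded and contains $0$. A closed curve in $U$ misses $E$, so its index is constant on $E$ and equal to $0$; in particular its index about $0$ is $0$. Hence $1/z$ has a primitive on $U$, and there is a holomorphic $\varphi$ on $U$ with $\varphi(z)^2=z$. It is injective, so $\varphi(U)$ and $-\varphi(U)$ are open. They are disjoint: $\varphi(z)=-\varphi(z')$ gives $z=z'$ on squaring, then $\varphi(z)=0$ and $z=0\notin U$. With $\Delta=\{|\zeta|<\sqrt\rho\}$, their union is $W=\{\zeta\in\Delta:\zeta^2\in U\}$.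

Define $V$ on $\Delta$ by $V(\zeta)=v(\zeta^2)$ for $\zeta\in\varphi(U)$ and $V(\zeta)=0$ otherwise. It is continuous on each of the open sets $\varphi(U)$ and $-\varphi(U)$. If $\zeta_1\in\Delta\setminus W$, then $\zeta_1^2\in K$, so $0\le V(\zeta)\le v(\zeta^2)\to v(\zeta_1^2)=0=V(\zeta_1)$ as $\zeta\to\zeta_1$. Thus $V$ is continuous on $\Delta$. It is subharmonic: on $\varphi(U)$ it is $v$ composed with $\zeta\mapsto\zeta^2$, and at all other points $V=0$ while $V\ge0$ everywhere.

At most one of $V(\zeta)$, $V(-\zeta)$ is nonzero, so $V(\zeta)+V(-\zeta)\le b$, and the mean of $V$ over each circle $|\zeta|=R<\sqrt\rho$ is at most $b/2$. Let $|z_0|\le\rho/25$. If $z_0\in K$, then $v(z_0)=0$. Otherwise put $\zeta_0=\varphi(z_0)$, so that $|\zeta_0|\le\sqrt\rho/5$. For $|\zeta_0|<R<\sqrt\rho$,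
\[
v(z_0)=V(\zeta_0)\le\frac{R+|\zeta_0|}{R-|\zeta_0|}\cdot\frac b2 ,
\]
and $R\to\sqrt\rho$ gives $v(z_0)\le\frac{1+1/5}{1-1/5}\cdot\frac b2=\frac34b$.
\end{proof}

The hypothesis that $K$ reaches the circle cannot be dropped: $v(z)=\max(0,b+\epsilon\log(|z|/\rho))$ vanishes near $0$ and equals $b-\epsilon\log25$ on $|z|=\rho/25$ for small $\epsilon$.

A single application of Lemma~\ref{lem:measure} loses a fixed factor, which is too much along an infinite chain. A disk of radius $25^m$ allows $m$ applications.

\begin{proposition}\label{prop:harnack}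
Let $m\ge1$ and let $G$ be continuous on $|z|\le25^m$, holomorphic on $|z|<25^m$, with $|G|\le M$. Let $0<\lambda\le M$, and suppose that $|G(0)|\le\lambda$ and that $G$ does not wind above level $\lambda$. Then
\[
|G(z)|\le M(\lambda/M)^{1-(3/4)^m}\qquad(|z|\le1).
\]
\end{proposition}

\begin{proof}
Let $v=\max(0,\log(|G|/\lambda))$ and $b=\log(M/\lambda)$. Then $v$ is continuous on $|z|\le25^m$, subharmonic inside, and $0\le v\le b$. We show by induction on $l=0,\dots,m$ that $v\le(3/4)^lb$ on $|z|\le25^{\,m-l}$. Suppose this holds for some $l<m$, and put $\rho=25^{\,m-l}$. Lemma~\ref{lem:island} gives a compact connected set $K\subset\{|z|\le\rho\}$ that contains $0$, meets $|z|=\rho$, and on which $|G|\le\lambda$, that is, $v=0$. Lemma~\ref{lem:measure} gives $v\le(3/4)^{l+1}b$ on $|z|\le\rho/25$. For $l=m$ we obtain $|G|\le\lambda(M/\lambda)^{(3/4)^m}=M(\lambda/M)^{1-(3/4)^m}$ on $|z|\le1$.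
\end{proof}

In logarithmic form the conclusion reads $\log(M/|G(z)|)\ge(1-(3/4)^m)\log(M/\lambda)$. This is the inequality $h_k(1)\ge\kappa_kh_k(0)$ of Proposition~\ref{prop:model} with a weaker constant, valid down to the level above which $G$ does not wind. The winding hypothesis is needed: $G(z)=Mz/25^m$ has $G(0)=0$ and violates the conclusion for small $\lambda$.

\section{Propagation along the chain}\label{sec:end}

We return to the semigroup $(g_r)$ and the notation of Section~\ref{sec:winding}. Three limits are taken in turn: along the chain with $s$ and $T$ fixed, then $s\to\infty$ with $T$ fixed, then $T\to\infty$. Put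
\[
\theta_i=1-(3/4)^{i+1},\qquad\Theta=\prod_{i\ge0}\theta_i .
\]
Then $0<\Theta<1$ because $\sum(3/4)^k<\infty$, and $\Theta$ is independent of $s$, $T$ and the semigroup.

\begin{lemma}\label{lem:decay}
For all $i\ge0$, $|z|\le1$ and $s\ge s_0$,
\[
\Bigl|\int_0^Tg_1(i,z)(y)\,e^{-sy}dy\Bigr|\le2M\,e^{-\Theta Ts/4}.
\]
\end{lemma}

\begin{proof}
Fix $s\ge s_0$. Let $\mu_i=\sup_{|z|\le1}|G_1(i,z)|$ and $\lambda_i=\max(\delta,\mu_i)$, so that $\delta\le\lambda_i\le M$. By (C2), $|G_1(i,0)|=|G_1(i+1,1)|\le\lambda_{i+1}$. By Lemma~\ref{lem:wind}, $G_1(i,\cdot)$ does not wind above level $\lambda_{i+1}\ge\delta$. Proposition~\ref{prop:harnack} with $m=i+1$ gives $\mu_i/M\le(\lambda_{i+1}/M)^{\theta_i}$. Also $\delta/M\le\lambda_{i+1}/M\le(\lambda_{i+1}/M)^{\theta_i}$, since the base and the exponent are at most $1$. Thus $\lambda_i/M\le(\lambda_{i+1}/M)^{\theta_i}$, and iterating,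
\[
\lambda_i/M\le(\lambda_k/M)^{\theta_i\cdots\theta_{k-1}}\le(\lambda_k/M)^\Theta\qquad(k>i).
\]
By (C3), $\mu_k\to0$, so $\lambda_k=\delta$ for large $k$. Hence $\mu_i\le M(\delta/M)^\Theta=M(2e^{-sT/4})^\Theta\le2Me^{-\Theta Ts/4}$.
\end{proof}

A function supported in $[c,T]$ has a Laplace transform of size $O(e^{-cs})$. We need the converse. Recall the Phragm\'en--Lindel\"of theorem for a quadrant: a function that is holomorphic on an open quadrant, continuous on its closure, bounded on the two boundary rays and $O(e^{c|s|})$ for some $c$ is bounded on the quadrant. (The opening is $\pi/2$, and the order of growth, at most $1$, is less than $2$.)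

\begin{lemma}\label{lem:support}
Let $f\in L^1[0,T]$ and $0<c<T$. If $\bigl|\int_0^Tf(y)e^{-sy}dy\bigr|\le Ce^{-cs}$ for all real $s\ge s_0$, then $f=0$ almost everywhere on $[0,c]$.
\end{lemma}

\begin{proof}
The function $H(s)=\int_0^cf(y)e^{s(c-y)}dy$ is entire, $|H(s)|\le\|f\|_1e^{c|s|}$ everywhere, and $|H(s)|\le\|f\|_1$ for $\mathrm{Re}\,s\le0$. For real $s\ge s_0$,
\[
H(s)=e^{cs}\int_0^Tf(y)e^{-sy}dy-\int_c^Tf(y)e^{-s(y-c)}dy ,
\]
so $|H(s)|\le C+\|f\|_1$; and $H$ is bounded on $[0,s_0]$ by continuity. The Phragm\'en--Lindel\"of theorem in the two quadrants of the right half-plane shows that $H$ is bounded, hence constant by Liouville's theorem. By dominated convergence $H(s)\to0$ as $s\to-\infty$, so $H\equiv0$. Since $e^{-i\tau c}H(i\tau)=\int_0^cf(y)e^{-i\tau y}dy$ for real $\tau$, the Fourier transform of $f1_{[0,c]}$ vanishes, and $f=0$ almost everywhere on $[0,c]$.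
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Proposition~\ref{prop:R} gives everything except (ii). Let $(g_r)$ be as in (ii), and fix $i$ and $|z|\le1$. For each $T>0$ the constant $M$ is independent of $s$, so Lemmas~\ref{lem:decay} and~\ref{lem:support} show that $g_1(i,z)$ vanishes almost everywhere on $[0,\Theta T/4]$. Only a fixed fraction of $[0,T]$ is reached, but $\Theta$ does not depend on $T$ and $A$ lives on the whole half-line, so $T\to\infty$ gives $g_1(i,z)=0$ in $A$. For each bounded functional $\ell$ on $A$, the function $\ell(g_1(i,\cdot))$ is holomorphic on $|z|<\rho_i$, continuous on the closed disk and zero on $|z|\le1$, hence zero. By the Hahn--Banach theorem $g_1(i,z)=0$ for $|z|\le\rho_i$. So $g_1=0$.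
\end{proof}

\section{Semigroups bounded on an interval}\label{sec:bounded}

It remains to prove Theorem~\ref{thm:supp}(a). A bound on one interval spreads only to large indices, so Theorem~\ref{thm:main}(ii) first shows that the members of the semigroup are nilpotent. Two classical theorems are used. By Titchmarsh's convolution theorem, if two locally integrable functions on $\mathbb R_+$ have convolution zero almost everywhere, then one of them is zero almost everywhere; so $A$ has no zero divisors. By Steinhaus' theorem, if $E\subset\mathbb R$ is measurable with positive measure, then $E+E$ contains a nonempty open interval.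

\begin{proof}[Proof of Theorem~\ref{thm:supp}(a)]
Let $(w_t)_{t\in I}$ be a semigroup in $\mathcal R$, with $I=(0,\infty)$ or $I=\mathbb Q_{>0}$, and let $\|w_t\|\le C$ for $t\in I\cap(\alpha,\beta)$. If $t\in I\cap(k\alpha,k\beta)$, then $t/k\in I\cap(\alpha,\beta)$ and $w_t=(w_{t/k})^k$, so $\|w_t\|\le C^k$. Fix an integer $k_0>\alpha/(\beta-\alpha)$. For $k\ge k_0$ we have $(k+1)\alpha<k\beta$, so the intervals $(k\alpha,k\beta)$, $k\ge k_0$, cover $(k_0\alpha,\infty)$, and $w$ is bounded on the indices in each compact subset of $(k_0\alpha,\infty)$. Let $\tau\in I$, $\tau>k_0\alpha$. The semigroup $g_r=w_{\tau r}$, $r\in\mathbb Q_{>0}$, is bounded on $\mathbb Q\cap[1,2]$, so $w_\tau=0$ by Theorem~\ref{thm:main}(ii). For arbitrary $t\in I$ choose $n$ with $nt>k_0\alpha$. Then $w_t(x)^n=w_{nt}(x)=0$ in $A$ for each $x\in X$, so $w_t(x)=0$ by Titchmarsh's theorem. Hence $w_t=0$.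

Now let $I=(0,\infty)$ and let $t\mapsto\|w_t\|$ be measurable. The measurable sets $E_n=\{t>0:\|w_t\|\le n\}$ cover $(0,\infty)$, so one of them has positive measure. By Steinhaus' theorem $E_n+E_n$ contains an interval $(\alpha,\beta)$ with $0<\alpha<\beta$, and on $E_n+E_n$ we have $\|w_{t+t'}\|\le\|w_t\|\,\|w_{t'}\|\le n^2$. The first part applies.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Rudin} Rudin, \emph{Real and Complex Analysis}.
\end{thebibliography}
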